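\title{Von Neumann regular semigroup algebras and local finiteness}

\begin{abstract}
Let $K$ be a field. We show that von Neumann regularity of the semigroup algebra $K[S]$ forces the semigroup $S$ to be locally finite if and only if $K$ has characteristic $0$. In characteristic $0$ the proof is a positivity argument in $\ell^1(S^1)$. For each prime $p$ we construct a countable monoid $S$ with zero that has an infinite $3$-generated subsemigroup and such that $L[S]$ is regular for every field $L$ of characteristic $p$. The monoid is a direct limit of iterated Rees matrix constructions, and its algebra is made regular, one matrix at a time, by zero-sum relations modulo $p$. In every characteristic, regularity of $K[S]$ forces $S$ to be periodic with locally finite subgroups.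
\end{abstract}

\section{Introduction}

Let $K$ be a field and $S$ a semigroup. The \emph{semigroup algebra} $K[S]$ is the vector space with basis $S$ and with the bilinear multiplication that extends the multiplication of $S$. An element $a$ of an associative ring $R$ is \emph{regular} if $axa=a$ for some $x\in R$, and $R$ is (\emph{von Neumann}) \emph{regular} if all its elements are regular. The semigroup $S$ is \emph{locally finite} if each of its finitely generated subsemigroups is finite.

Regularity is a weak form of invertibility. If $axa=a$, then $e=ax$ is an idempotent with $a=ea$, so $a$ and $e$ generate the same right ideal. In a unital ring without zero divisors, $a(1-xa)=0=(1-ax)a$ shows that a nonzero regular element is a unit. Matrix algebras over $K$ are regular, and a directed union of regular algebras is regular. This is the most visible source of regular semigroup algebras. For instance, let $S$ be a commutative monoid of idempotents. Then $e_1,\dots,e_d\in S$ generate a finite subsemigroup, and the unital subalgebra that they generate is spanned by the orthogonal idempotents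 $f_1\cdots f_d$ with $f_i\in\{e_i,1-e_i\}$; it is a finite product of copies of $K$, and so $K[S]$ is regular. At the other extreme, the algebra $K[t,t^{-1}]$ of the infinite cyclic group is not regular, because $1-t$ is not a unit: its inverse would have to be a series such as $1+t+t^2+\cdots$, whose support is infinite.

Since the elements of $S$ are linearly independent in $K[S]$, the semigroup $S$ is locally finite exactly when all finitely generated subalgebras of $K[S]$ are finite-dimensional. A regular algebra need not have this property (the field $K(t)$ does not), but in a semigroup algebra a quasi-inverse $x$ must have finite support in a multiplicative basis, and this is a strong constraint. The problem is the following.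

\begin{quote}
\emph{Is $S$ locally finite whenever $K[S]$ is a regular algebra?}
\end{quote}

There is good reason to expect a positive answer. For groups it follows from the Auslander--Connell--Villamayor theorem: the group algebra $K[G]$ is regular if and only if $G$ is locally finite and has no element of order $\operatorname{char}K$. It is also known that the answer is positive when $K[S]$ satisfies a polynomial identity. We prove that in general the answer depends only on the characteristic of $K$. Throughout, $S^1$ denotes $S$ if $S$ has an identity element, and $S$ with an identity adjoined otherwise.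

\begin{theorem}\label{thm:zero}
Let $\operatorname{char}K=0$. If $K[S]$ is regular, then $S$ is locally finite. More precisely, it suffices that for every finite nonempty $F\subseteq S$ some power $\bigl(1-\lambda\sum_{s\in F}s\bigr)^k$, with $k\ge1$, $\lambda\in\mathbb Q$ and $0<\lambda<1/|F|$, is a regular element of $K[S^1]$.
\end{theorem}

\begin{theorem}\label{thm:p}
For every prime $p$ there is a countable monoid $S$ with zero, containing an infinite $3$-generated subsemigroup, such that $L[S]$ is regular for every field $L$ of characteristic $p$.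
\end{theorem}

\begin{corollary}\label{cor:main}
For a field $K$, the implication ``$K[S]$ regular $\Rightarrow$ $S$ locally finite'' holds for all semigroups $S$ if and only if $\operatorname{char}K=0$.
\end{corollary}

Part of the conclusion survives over every field. A semigroup is \emph{periodic} if each of its elements generates a finite subsemigroup.

\begin{theorem}\label{thm:periodic}
Let $K$ be any field. If $K[S]$ is regular, then $S$ is periodic, and all subgroups of $S$ are locally finite without elements of order $\operatorname{char}K$.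
\end{theorem}

Theorem~\ref{thm:periodic} is not used in the proofs of the other results. It shows what the monoid of Theorem~\ref{thm:p} must look like: its infinite $3$-generated subsemigroup is periodic and has only locally finite subgroups.

Theorems~\ref{thm:zero} and~\ref{thm:periodic} are proved in Sections~\ref{sec:zero} and~\ref{sec:periodic}. The rest of the paper proves Theorem~\ref{thm:p}. Section~\ref{sec:rees} shows the main idea on one example and lists what has to be added to it. Section~\ref{sec:tower} reduces the regularity of $K[S]$ to a statement on matrices over free algebras, Sections~\ref{sec:approx}--\ref{sec:free} translate that statement into linear algebra over $K$, and Section~\ref{sec:cancel} contains the step that uses the characteristic. Section~\ref{sec:end} assembles the construction.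

\section{Regular elements}\label{sec:prelim}

For $a=\sum_s a_ss\in K[S]$ the \emph{support} $\operatorname{supp}a$ is the finite set of all $s$ with $a_s\ne0$. If $S$ has a zero element $\theta$, the \emph{contracted} algebra is $K_0[S]=K[S]/K\theta$; it has the nonzero elements of $S$ as a basis, and $\theta$ becomes the zero of the algebra. As $\theta$ is a central idempotent of $K[S]$ with $K[S]\theta=K\theta$, we have $K[S]\cong K_0[S]\times K$. In particular $K[S]$ is regular if and only if $K_0[S]$ is.

\begin{lemma}\label{lem:ext}
If $I$ is an ideal of a unital ring $R$, and $I$ and $R/I$ are regular rings, then $R$ is regular. In particular, if $K[S]$ is regular, then so is $K[S^1]$.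
\end{lemma}

\begin{proof}
Let $a\in R$. Choose $x\in R$ with $c=a-axa\in I$, and $y\in I$ with $c=cyc$. Since $c=a(1-xa)=(1-ax)a$,
\[
a=axa+cyc=a\bigl(x+(1-xa)y(1-ax)\bigr)a .
\]
If $S\neq S^1$, then $K[S]$ is an ideal of $K[S^1]$ with quotient $K$.
\end{proof}

\begin{lemma}\label{lem:descent}
Let $k\subseteq K$ be fields and $a\in k[S]$. If $a$ is regular in $K[S]$, then $a$ is regular in $k[S]$.
\end{lemma}

\begin{proof}
Let $ax_0a=a$ with $x_0\in K[S]$, and let $\Sigma=\operatorname{supp}x_0$. For $x=\sum_{s\in\Sigma}x_ss$ with unknown coefficients, the equation $axa=a$ is a finite system of linear equations over $k$ in the $x_s$. It has a solution over $K$, and the ranks that decide solvability do not change under field extension, so it has a solution over $k$.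
\end{proof}

\section{Characteristic zero}\label{sec:zero}

The example of $1-t$ suggests testing regularity on an element whose inverse is a geometric series supported on the whole subsemigroup in question. Two things are needed: a larger algebra in which the series converges, and a reason why its terms do not cancel. Over $\mathbb Q$ both come from the real numbers.

Let $\ell^1(S^1)$ be the space of real formal sums $f=\sum_{s\in S^1}f_ss$ with $\|f\|=\sum|f_s|<\infty$. With the multiplication that extends that of $S^1$ it is a unital Banach algebra, $\|fg\|\le\|f\|\,\|g\|$, and it contains $\mathbb Q[S^1]$. If $\|c\|<1$, then $1-c$ is invertible with inverse $\sum_{m\ge0}c^m$, and multiplying $k$ copies of this absolutely convergent series gives $(1-c)^{-k}=\sum_{m\geq0}\binom{m+k-1}{m}c^m$.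

\begin{proof}[Proof of Theorem~\ref{thm:zero}]
If $K[S]$ is regular, then $K[S^1]$ is regular by Lemma~\ref{lem:ext}, so the weaker hypothesis holds; we assume only that. Let $F=\{s_1,\dots,s_d\}\subseteq S$ generate the subsemigroup $T$. Put $U=s_1+\dots+s_d$ and $b=1-\lambda U\in\mathbb Q[S^1]$, with $\lambda$ and $k$ chosen so that $b^k$ is regular in $K[S^1]$. As $\mathbb Q\subseteq K$, Lemma~\ref{lem:descent} gives $x\in\mathbb Q[S^1]$ with $b^kxb^k=b^k$. In $\ell^1(S^1)$ we have $\|\lambda U\|\le\lambda d<1$, so $b^k$ is invertible there, and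
\[
x=(b^k)^{-1}=\sum_{m\ge0}\binom{m+k-1}{m}\lambda^mU^m .
\]
The coefficient of $t\in S^1$ in $U^m$ is the number of words of length $m$ in $s_1,\dots,s_d$ whose value is $t$. Hence all coefficients on the right are nonnegative, and if $t\in T$ is a product of $m$ generators, the coefficient of $t$ in $x$ is at least $\lambda^m>0$. Thus $T\subseteq\operatorname{supp}x$, which is finite.
\end{proof}

In characteristic $p$ the number of words of length $m$ with value $t$ is seen only modulo $p$. Example~\ref{ex:model} shows that these numbers can all be divisible by $p$, for all nonzero $t$, in an infinite semigroup.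

\section{Periodicity in every characteristic}\label{sec:periodic}

For a single generator $s$ there is only one word of each length, so there is nothing to cancel. Convergence is not available over an arbitrary field, and we use instead the element $y=1-xa$, which is fixed by left multiplication by $s$ and is congruent to $1$ modulo the left ideal generated by $1-s$.

\begin{proof}[Proof of Theorem~\ref{thm:periodic}]
Let $s\in S$ and $a=1-s$. By Lemma~\ref{lem:ext} there is $x\in K[S^1]$ with $axa=a$. Put $y=1-xa$. Then $ay=0$, that is, $sy=y$. Hence $\operatorname{supp}y=\operatorname{supp}(sy)\subseteq s\cdot\operatorname{supp}y$, and since $\operatorname{supp}y$ is finite, left multiplication by $s$ permutes it.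

For $t,t'\in S^1$ write $t\sim t'$ if $ts^i=t's^j$ for some $i,j\ge0$. This is an equivalence relation, and $t\sim ts$. The left ideal $K[S^1](1-s)$ is spanned by the elements $t-ts$, so each of its elements has coefficient sum $0$ on every class. Therefore $y=1-x(1-s)$ has coefficient sum $1$ on the class of $1$, and there is $u\in\operatorname{supp}y$ with $us^i=s^j$ for some $i,j\ge0$. Since $s$ permutes $\operatorname{supp}y$, we have $s^ku=u$ for some $k\ge1$. Then $s^{k+j}=s^kus^i=us^i=s^j$, so $s$ generates a finite subsemigroup.

Let $G$ be a subgroup of $S$ with identity $e$. Then $M=eSe$ is a monoid with identity $e$, and $G$ lies in its group of units $G_e$. The algebra $K[M]=eK[S]e$ is regular: if $a\in eK[S]e$ and $a=axa$, then $a=a(exe)a$. We claim that the non-units of $M$ form an ideal or the empty set. Let $a,c\in M$ with $ac=e$. As $M$ is periodic, $a^{i+k}=a^i$ for some $i,k\ge1$, and multiplying by $c^i$ on the right gives $a^k=e$. So a right invertible element is a unit, and by symmetry so is a left invertible one. If $ab$ is a unit, then $a$ is right invertible and $b$ is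 left invertible, so both are units; this is the claim. Consequently $K[G_e]$ is the quotient of $K[M]$ by the span of the non-units, and it is regular. By the Auslander--Connell--Villamayor theorem $G_e$ is locally finite without elements of order $\operatorname{char}K$, and so is its subgroup $G$.
\end{proof}

\section{Rees matrix monoids and cancellation modulo $p$}\label{sec:rees}

From now on all monoids have a zero, written $0$, with $0\ne1$, and homomorphisms preserve $0$ and $1$. We need monoids in which many different words in the generators have the same value, in a controlled way, and whose algebras we can compute. Rees matrix semigroups offer both.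

\begin{definition}\label{def:rees}
Let $H$ be a monoid with zero, $E$ a finite nonempty set, and $B$ an $E\times E$ matrix with entries in $H$. Let $\bar E$ be a second copy of $E$, and let $P=\begin{pmatrix}B&I\\I&0\end{pmatrix}$, with rows and columns indexed by $E\sqcup\bar E$. The monoid $\mathcal E(H;B)$ consists of an identity $1$, a zero $0$, and the triples $(\mu,h,\nu)$ with $\mu,\nu\in E\sqcup\bar E$ and $0\ne h\in H$, multiplied by
\[
(\mu,h,\nu)(\mu',g,\nu')=(\mu,\,hP_{\nu\mu'}g,\,\nu'),
\]
where a triple with middle entry $0$ is read as $0$.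
\end{definition}

This is the Rees matrix semigroup over $H$ with sandwich matrix $P$, with an identity adjoined. A homomorphism $f\colon H\to H'$ induces a homomorphism $\mathcal E(f)\colon\mathcal E(H;B)\to\mathcal E(H';f(B))$, $(\mu,h,\nu)\mapsto(\mu,f(h),\nu)$. We write $\varepsilon_{\mu\nu}$ for the matrix units and $m=|E|$.

\begin{lemma}\label{lem:psi}
The linear map
\[
\Psi\colon K_0[\mathcal E(H;B)]\to K\times M_{2m}(K_0[H]),\qquad 1\mapsto(1,I),\quad(\mu,h,\nu)\mapsto(0,\,h\varepsilon_{\mu\nu}P),
\]
is an isomorphism of algebras. Under $\Psi$, the map induced by $\mathcal E(f)$ corresponds to $\operatorname{id}_K\times M_{2m}(f)$.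
\end{lemma}

\begin{proof}
The map is multiplicative because $h\varepsilon_{\mu\nu}P\cdot g\varepsilon_{\mu'\nu'}P=hP_{\nu\mu'}g\,\varepsilon_{\mu\nu'}P$. Over $K_0[H]$ the matrix $P$ is invertible, with inverse $\begin{pmatrix}0&I\\I&-B\end{pmatrix}$. The matrices $h\varepsilon_{\mu\nu}$ with $h\ne0$ form a basis of $M_{2m}(K_0[H])$, hence so do the $h\varepsilon_{\mu\nu}P$, and $\Psi$ maps a basis to a basis. The last statement holds because $f$, applied entrywise, sends $h\varepsilon_{\mu\nu}P$ to $f(h)\varepsilon_{\mu\nu}f(P)$.
\end{proof}

The elements $(e,1,e)$ with $e\in E$ (the unbarred copy) are called the \emph{letters} of $\mathcal E(H;B)$. View $B$ as a directed graph $\Gamma(B)$ on the vertex set $E$, with an edge $g\to e$ of weight $B_{eg}$ whenever $B_{eg}\ne0$. For $e_1,\dots,e_L\in E$ put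
\[
B[e_1,\dots,e_L]=B_{e_Le_{L-1}}\cdots B_{e_3e_2}B_{e_2e_1},
\]
the weight of the walk $e_1\to\dots\to e_L$, equal to $1$ for $L=1$. Products of letters record the endpoints and the weight of a walk, and nothing else:
\begin{equation}\label{eq:walk}
(e_L,1,e_L)\cdots(e_1,1,e_1)=\bigl(e_L,\,B[e_1,\dots,e_L],\,e_1\bigr).
\end{equation}
On the algebra side, $\Psi$ sends $(e,1,e)$ to $(0,\varepsilon_{ee}P)$. For any unital $K$-algebra $\Lambda$ and any $B\in M_E(\Lambda)$ we therefore define the unital homomorphism
\begin{equation}\label{eq:phi}
\varphi_B\colon K\langle\alpha_e:e\in E\rangle\to M_{2m}(\Lambda),\qquad\alpha_e\mapsto\begin{pmatrix}\varepsilon_{ee}B&\varepsilon_{ee}\\0&0\end{pmatrix},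
\end{equation}
on the free associative algebra with generators $\alpha_e$.

\begin{example}\label{ex:model}
Let $\operatorname{char}K=p$, let $H=\{0,1,\gamma,\gamma^2,\dots\}$ be the free monoid on $\gamma$ with zero adjoined, and let $E=\{v,1,\dots,p\}$. Put $B_{iv}=\gamma$ and $B_{vi}=1$ for $1\le i\le p$, and let all other entries be $0$. Thus $\Gamma(B)$ consists of $p$ loops $v\to i\to v$, each of weight $\gamma$. The letters generate an infinite subsemigroup of $\mathcal E(H;B)$: by \eqref{eq:walk}, the walk $v,1,v,1,\dots,v$ gives $(v,\gamma^r,v)$ for every $r\geq 0$. Let $U$ be the sum of the letters. Then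
\[
\Psi(U^j)=\Bigl(0,\begin{pmatrix}B^j&B^{j-1}\\0&0\end{pmatrix}\Bigr)\qquad(j\geq 1).
\]
Now $(B^2)_{vv}=p\gamma=0$, $(B^2)_{ij}=\gamma$, and $(B^2)_{vi}=(B^2)_{iv}=0$. The only entries of $B^3=B\cdot B^2$ that are not visibly zero are $(B^3)_{vj}=\sum_i(B^2)_{ij}=p\gamma=0$. So $B^3=0$ and $U^4=0$ in $K_0[\mathcal E(H;B)]$. In terms of words: the walks with four vertices are $v,i,v,j$ and $j,v,i,v$; their values $(j,\gamma^2,v)$ and $(v,\gamma,j)$ do not depend on $i$, so each value is taken exactly $p$ times. The test element $1-\lambda U$ of Theorem~\ref{thm:zero} is invertible for every $\lambda\in K$, with the finitely supported inverse $1+\lambda U+\lambda^2U^2+\lambda^3U^3$.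
\end{example}

\begin{remark}\label{rem:pad}
The second copy $\bar E$ serves to make the sandwich matrix invertible whatever $B$ is. Without it regularity would be lost at once. In Example~\ref{ex:model} the columns $1$ and $2$ of $B$ agree, so $z=(1,1,v)-(2,1,v)$ is annihilated on the left by every triple with unbarred indices; hence $zxz=0$ for all $x$ in the span of $1$ and these triples.
\end{remark}

The example makes one element invertible and keeps the semigroup infinite. Three difficulties separate it from Theorem~\ref{thm:p}.

First, the algebra $K\times M_{2m}(K[\gamma])$ is not regular; the problem has moved to the monoid $H$. We shall take for $H$ a monoid of the same kind, and so on indefinitely, so that every element is treated at some level of an infinite tower.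

Second, the matrix $B$ was adapted to $U$. With $B$ as in the example and $\Delta=\operatorname{diag}(\lambda_e)$, the matrix $\varphi_B(1-\sum\lambda_e\alpha_e)$ has diagonal blocks $I-\Delta B$ and $I$, and eliminating the rows $1,\dots,p$ of $I-\Delta B$ leaves the entry $1-\lambda_v(\lambda_1+\dots+\lambda_p)\gamma$. For other coefficients other loops have to be chosen, and a graph on a fixed small vertex set does not have enough of them. We shall first pass to graphs whose vertices are long words.

Third, at deeper levels of the tower the elements to be treated are matrices over free algebras, of any degree and with a constant term that need not be invertible. The scalars $\lambda_e$ will be replaced by linear relations on a finite-dimensional space.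

\section{Towers}\label{sec:tower}

Let $E_0,E_1,\dots$ be finite nonempty sets. Let $F_i$ be the free monoid on letters $\alpha^i_e$ ($e\in E_i$) with a zero adjoined, so that $\Lambda_i:=K_0[F_i]=K\langle\alpha^i_e:e\in E_i\rangle$. Let $B_i$ be an $E_i\times E_i$ matrix with entries in $\{0,1\}\cup\{\alpha^{i+1}_g:g\in E_{i+1}\}$. We want monoids $H_i$ with $H_i=\mathcal E(H_{i+1};B_i)$ for all $i$, where $\alpha^i_e$ stands for the letter $(e,1,e)$ of $H_i$. This recursion has no bottom, so we cut it at level $l$, put the free monoid $F_l$ there, and let $l\to\infty$.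

For $l\ge0$ and $i=l,l-1,\dots,0$ define monoids $S_{i,l}$ and homomorphisms $c_{i,l}\colon F_i\to S_{i,l}$ by $S_{l,l}=F_l$, $c_{l,l}=\operatorname{id}$, and, for $i<l$,
\[
S_{i,l}=\mathcal E\bigl(S_{i+1,l};c_{i+1,l}(B_i)\bigr),\qquad c_{i,l}(\alpha^i_e)=(e,1,e).
\]
Define transition maps $t_{i,l}\colon S_{i,l}\to S_{i,l+1}$ with $t_{i,l}c_{i,l}=c_{i,l+1}$, again by descending induction on $i$. Put $t_{l,l}=c_{l,l+1}$. For $i<l$, the map $t_{i+1,l}$ carries $c_{i+1,l}(B_i)$ to $c_{i+1,l+1}(B_i)$ by the inductive hypothesis, so $t_{i,l}=\mathcal E(t_{i+1,l})$ is defined; it fixes the triples $(e,1,e)$, which gives $t_{i,l}c_{i,l}=c_{i,l+1}$. Let $H_i=\varinjlim_lS_{i,l}$: an element of $H_i$ is represented by an element of some $S_{i,l}$, and two representatives define the same element if and only if their images agree in some $S_{i,l'}$. The maps $c_{i,l}$ give a homomorphism $F_i\to H_i$, through which we read the letters $\alpha^i_e$ in $H_i$ and the matrix $B_{i}$ over $H_{i+1}$. The monoids $H_i$ depend only on the matrices $B_i$, not on $K$.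

Write $\varphi_l=\varphi_{B_l}\colon\Lambda_l\to M_{2|E_l|}(\Lambda_{l+1})$. Applied entrywise, $\varphi_l$ turns a matrix over $\Lambda_l$ into a larger matrix over $\Lambda_{l+1}$, and $\varphi_{l'-1}\cdots\varphi_l(X)$ denotes the result of doing this repeatedly. An $r\times s$ matrix $Y$ over a unital ring is \emph{regular} if $YZY=Y$ for some $s\times r$ matrix $Z$.

\begin{proposition}\label{prop:tower}
\begin{enumerate}
\item[(a)] Each $H_i$ is a countable monoid with $0\neq1$, and $H_i\cong\mathcal E(H_{i+1};B_i)$ by an isomorphism that sends $\alpha^i_e$ to $(e,1,e)$.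
\item[(b)] Suppose that for infinitely many $l$ the following holds: for every square matrix $X$ over $\Lambda_l$ there is $l'>l$ such that $\varphi_{l'-1}\cdots\varphi_l(X)$ is regular. Then $K[H_0]$ is regular.
\end{enumerate}
\end{proposition}

\begin{proof}
(a) The monoids $S_{i,l}$ are countable with $0\ne1$, and the transition maps preserve $0$ and $1$; this gives the first statement. For $l>i$ the map $S_{i+1,l}\to H_{i+1}$ induces $S_{i,l}\to\mathcal E(H_{i+1};B_i)$. These maps are compatible with the transitions $t_{i,l}=\mathcal E(t_{i+1,l})$ and define a homomorphism $H_i\to\mathcal E(H_{i+1};B_i)$ with $\alpha_e^i\mapsto(e,1,e)$. It is surjective, since the middle entry of any triple has a representative in some $S_{i+1,l}$. For injectivity take two elements of $S_{i,l}$ with the same image. If the image is $1$, both are $1$. If the image is a triple, both are triples, their outer entries agree, and their middle entries agree in $H_{i+1}$, hence in some $S_{i+1,l'}$; so they agree in $S_{i,l'}$. If the image is $0$, each of the two is $0$ or a triple whose middle entry becomes $0$ in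 some $S_{i+1,l'}$; so both become $0$ in some $S_{i,l'}$.

(b) Put $r_0=1$ and $r_{i+1}=2|E_i|r_i$. Applying Lemma~\ref{lem:psi} $l$ times gives
\[
K_0[S_{0,l}]\cong\prod_{i<l}M_{r_i}(K)\times M_{r_l}(\Lambda_l).
\]
By the naturality statement in Lemma~\ref{lem:psi}, the transition to $l+1$ is the identity on the factors $M_{r_i}(K)$, and on $M_{r_l}(\Lambda_l)$ it is induced by
\[
\Lambda_l\to K_0[\mathcal E(F_{l+1};B_l)]\cong K\times M_{2|E_l|}(\Lambda_{l+1}),
\]
whose second component sends $\alpha^l_e$ to $\varepsilon_{ee}P$ and so equals $\varphi_l$. Let $a\in K_0[H_0]$. For all large $l$ it is the image of some $a_l\in K_0[S_{0,l}]$; take $l$ as in the hypothesis, let $X$ be the component of $a_l$ in $M_{r_l}(\Lambda_l)$, and choose $l'$. The image of $a_l$ in $K_0[S_{0,l'}]$ has last component $\varphi_{l'-1}\cdots\varphi_l(X)$, which is regular, and its other components lie in matrix algebras over $K$, which are regular. Hence this image is regular, and so is $a$. Thus $K_0[H_0]$ is regular, and so is $K[H_0]\cong K_0[H_0]\times K$.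
\end{proof}

Regularity alone is easy to obtain: for $B_l=0$ the map $\varphi_l$ takes values in matrices over $K$. But then all products of two letters vanish by \eqref{eq:walk}. The task is to choose the $B_l$ so that a given matrix becomes regular while enough products of letters survive.

\section{Matrices up to constant summands}\label{sec:approx}

The matrices $\varphi_{l'-1}\cdots\varphi_l(X)$ are very large, but most of their rows and columns can be cleared by pivots with entries in $K$. The following relation keeps track of what is left.

Let $\Lambda$ be a unital $K$-algebra. Matrices are finite and rectangular, and may have no rows or no columns. Two matrices $Y,Y'$ of the same size over $\Lambda$ are \emph{equivalent} if $Y'=JYJ'$ with $J,J'$ invertible square matrices. A matrix is \emph{constant} if its entries lie in $K$. Write $Y\approx Y'$ if there are constant matrices $D,D'$ such that the block diagonal matrices $Y\oplus D$ and $Y'\oplus D'$ are equivalent. Taking for $D$ an empty matrix, we see that adding zero rows or zero columns does not change the $\approx$-class.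

\begin{lemma}\label{lem:approx}
\begin{enumerate}
\item[(a)] $\approx$ is an equivalence relation.
\item[(b)] Constant matrices are regular, and if $Y\approx Y'$ and $Y$ is regular, then $Y'$ is regular.
\item[(c)] A unital $K$-algebra homomorphism $\varphi\colon\Lambda\to M_r(\Lambda')$, applied entrywise, preserves $\approx$ and regularity.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Only transitivity needs proof. Let $Y\oplus D$ be equivalent to $Y'\oplus D'$, and $Y'\oplus D_1$ to $Y''\oplus D''$. Then $Y\oplus D\oplus D_1$ is equivalent to $Y'\oplus D'\oplus D_1$, hence, after a permutation of blocks, to $Y''\oplus D''\oplus D'$.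

(b) If $YZY=Y$, then $JYJ'$ has the quasi-inverse $J'^{-1}ZJ^{-1}$, so equivalence preserves regularity. A constant matrix is equivalent to some $D=I\oplus0$, and $DD^{T}D=D$. The matrix $Y_1\oplus Y_2$ is regular if and only if $Y_1$ and $Y_2$ are, because the diagonal blocks of $(Y_1\oplus Y_2)Z(Y_1\oplus Y_2)$ are $Y_iZ_{ii}Y_i$. So regularity passes from $Y$ to $Y\oplus D$, to $Y'\oplus D'$, and to $Y'$.

(c) The map $\varphi$ respects products, identity matrices and direct sums, and it sends $\kappa\in K$ to $\kappa I_r$, so constant matrices go to constant matrices.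
\end{proof}

It is convenient to work without coordinates. For finite-dimensional $K$-spaces $U,V$, a \emph{matrix $G\colon U\to V$ over $\Lambda$} is a homomorphism of right $\Lambda$-modules $U\otimes\Lambda\to V\otimes\Lambda$, that is, an element $\sum f_j\otimes b_j$ of $\operatorname{Hom}_K(U,V)\otimes\Lambda$, where $f\otimes b$ sends $u\otimes\lambda$ to $f(u)\otimes b\lambda$. We write $bf(u)$ for $(f\otimes b)(u)$; linear maps act on the first tensor factor, elements of $\Lambda$ act on the second, and the two actions commute. The constant matrices are the $f\otimes1$. For a subspace $U'\subseteq U$ the restriction $G|_{U'}$ is the restriction to $U'\otimes\Lambda$. All our reductions are instances of the following two degenerate cases of the Schur complement.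

\begin{lemma}\label{lem:elim}
\begin{enumerate}
\item[(R)] \emph{(Row elimination.)} Let $G\colon U\to V_1\oplus V_2$, $G(u)=(\Phi u,G'u)$, with $\Phi$ constant. Then $G\approx G'|_{\ker\Phi}$.
\item[(C)] \emph{(Column elimination.)} Let $G\colon U_1\oplus U_2\to V$, $G(u_1,u_2)=G'u_1+\Phi u_2$, with $\Phi$ constant. Then $G\approx qG'$, where $q\colon V\to V/\operatorname{im}\Phi$ is the quotient map.
\end{enumerate}
\end{lemma}

\begin{proof}
(R) Choose complements $U=U^c\oplus\ker\Phi$ and $V_1=\operatorname{im}\Phi\oplus V_1^c$. With rows $\operatorname{im}\Phi,V_1^c,V_2$ and columns $U^c,\ker\Phi$,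
\[
G=\begin{pmatrix}\Phi_0&0\\0&0\\G'|_{U^c}&G'|_{\ker\Phi}\end{pmatrix},
\]
where $\Phi_0\colon U^c\to\operatorname{im}\Phi$ is constant and bijective. Subtracting $G'|_{U^c}\Phi_0^{-1}$ times the first block row from the third is an invertible operation, and it leaves the direct sum of a constant matrix and $G'|_{\ker\Phi}$.

(C) Choose complements $U_2=U_2^c\oplus\ker\Phi$ and $V=\operatorname{im}\Phi\oplus V^c$, identify $V^c$ with $V/\operatorname{im}\Phi$, and let $q'$ be the projection to $\operatorname{im}\Phi$. With rows $\operatorname{im}\Phi,V^c$ and columns $U_2^c,\ker\Phi,U_1$,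
\[
G=\begin{pmatrix}\Phi_0&0&q'G'\\0&0&qG'\end{pmatrix},
\]
and subtracting the first block column times $\Phi_0^{-1}q'G'$ from the third clears $q'G'$.
\end{proof}

A \emph{pencil} over $K\langle\alpha_e:e\in E\rangle$ is a matrix of degree at most $1$, written $Y=Y_0-\sum_eY_e\otimes\alpha_e$ with $Y_0,Y_e\in\operatorname{Hom}_K(U,V)$. It is \emph{homogeneous} if $Y_0=0$. Up to $\approx$ there are no other matrices; for example $1-\alpha\beta\approx\begin{pmatrix}1&\alpha\\ \beta&1\end{pmatrix}$.

\begin{lemma}\label{lem:linear}
Every matrix $X$ over $K\langle\alpha_e:e\in E\rangle$ is $\approx$ to a pencil.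
\end{lemma}

\begin{proof}
Let $d=\deg X\ge2$. Sorting the monomials of degree at least $2$ by their first letter, write $X=X'+\sum_e\alpha_eX^{(e)}$ with $\deg X'\le1$ and $\deg X^{(e)}\le d-1$. Let $R$ be the block row with blocks $\alpha_eI$ and $T$ the block column with blocks $X^{(e)}$, so that $X=X'+RT$. Then
\[
\begin{pmatrix}I&-R\\0&I\end{pmatrix}\begin{pmatrix}X'&R\\-T&I\end{pmatrix}\begin{pmatrix}I&0\\T&I\end{pmatrix}=X\oplus I,
\]
and the middle matrix has degree at most $d-1$. Induct on $d$.
\end{proof}

\section{One step: from pencils to linear relations}\label{sec:step}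

A \emph{linear relation} on a vector space $W$ is a subspace $\mathcal R\subseteq W\oplus W$. We think of it as a partially defined, multivalued linear map, and put
\begin{gather*}
\operatorname{dom}\mathcal R=\{\xi:(\xi,\eta)\in\mathcal R\text{ for some }\eta\},\qquad\ker\mathcal R=\{\xi:(\xi,0)\in\mathcal R\},\\
\operatorname{im}\mathcal R=\{\eta:(\xi,\eta)\in\mathcal R\text{ for some }\xi\},\qquad\operatorname{mul}\mathcal R=\{\eta:(0,\eta)\in\mathcal R\}.
\end{gather*}
For a subspace $X\subseteq W$, let $\mathcal R(X)$ be the set of all $\eta$ with $(\xi,\eta)\in\mathcal R$ for some $\xi\in X$, and $\mathcal R^{-1}(X)$ the set of all $\xi$ with $(\xi,\eta)\in\mathcal R$ for some $\eta\in X$. The graph of a linear map $\psi\colon W\to W$ has domain $W$ and $\operatorname{mul}=0$.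

If the constant term $Y_0$ of a pencil is invertible, the pencil is equivalent to $1-\sum\psi_e\otimes\alpha_e$ with $\psi_e=Y_eY_0^{-1}$. In general ``$Y_eY_0^{-1}$'' makes sense as a relation. For a pencil $Y=Y_0-\sum Y_e\otimes\alpha_e\colon U\to V$ put
\[
W=\operatorname{im}Y_0,\qquad N_e=\{n\in U:Y_en\in W\},\qquad\mathcal R_e=\{(Y_0n,Y_en):n\in N_e\}\subseteq W\oplus W.
\]
We call the $\mathcal R_e$ the \emph{relations of $Y$}. They determine the effect of one step in the tower.

\begin{lemma}\label{lem:step}
Let $Y$ be a pencil over $K\langle\alpha_e:e\in E\rangle$ with relations $\mathcal R_e$ on $W$, and let $B\in M_E(\Lambda)$. Then $\varphi_B(Y)\approx G_B$, where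
\[
G_B\colon\bigoplus_{e\in E}\mathcal R_e\to W^E,\qquad(\xi_e,\eta_e)_e\mapsto\Bigl(\xi_e-\sum_{g}B_{eg}\eta_g\Bigr)_e .
\]
In particular, if $Y$ is homogeneous, then $\varphi_B(Y)$ is regular for every $B$.
\end{lemma}

\begin{proof}
By \eqref{eq:phi}, $\varphi_B(Y)\colon U^E\oplus U^E\to V^E\oplus V^E$ is the map
\[
(u,u')\mapsto\Bigl(\bigl(Y_0u_e-Y_e(\textstyle\sum_gB_{eg}u_g+u'_e)\bigr)_e,\ (Y_0u'_e)_e\Bigr).
\]
Substitute $u'_e=u''_e-\sum_gB_{eg}u_g$, an invertible column operation. The image becomes $\bigl((Y_0u_e-Y_eu''_e)_e,\,(Y_0u''_e-\sum_gB_{eg}Y_0u_g)_e\bigr)$. Now add $\sum_gB_{eg}\cdot(\text{first component at }g)$ to the second component at $e$, an invertible row operation. The terms $B_{eg}Y_0u_g$ cancel, and we obtain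
\[
(u,u'')\mapsto\Bigl((Y_0u_e-Y_eu''_e)_e,\ \bigl(Y_0u''_e-\textstyle\sum_gB_{eg}Y_gu''_g\bigr)_e\Bigr).
\]
On the columns $u$ this matrix is constant with image $W^E\oplus0$. With $q\colon V\to V/W$, column elimination leaves
\[
u''\mapsto\Bigl((-qY_eu''_e)_e,\ \bigl(Y_0u''_e-\textstyle\sum_gB_{eg}Y_gu''_g\bigr)_e\Bigr).
\]
The first block of rows is constant with kernel $\bigoplus_eN_e$, since $N_e=\ker qY_e$. Row elimination leaves the second block restricted to $\bigoplus_eN_e$. There it takes values in $W^E$, so the rows belonging to a complement of $W$ in $V$ are zero and can be removed. Finally $N_e\to\mathcal R_e$, $n\mapsto(Y_0n,Y_en)$, is onto and the matrix factors through it; the kernel gives zero columns, and what remains is $G_B$. If $Y_0=0$, then $W=0$ and $G_B$ is the empty matrix, so $\varphi_B(Y)$ is regular by Lemma~\ref{lem:approx}(b).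
\end{proof}

A homogeneous pencil such as $\alpha_e$ is not regular itself, but $\varphi_B(\alpha_e)=\varepsilon_{ee}P$ is equivalent to a constant matrix because $P$ is invertible. So it is enough to bring a given matrix into homogeneous form; the next step, whatever it is, makes it regular.

The matrix $G_B$ describes a network on the graph $\Gamma(B)$. At the vertex $e$ an input $\xi_e$ is converted into an output $\eta_e$ according to $\mathcal R_e$, and the row $e$ of $G_B$ compares the input at $e$ with the weighted sum of the outputs of the predecessors of $e$. For $Y=1-\sum\alpha_e$ all $\mathcal R_e$ are the equality relation on $K$, and $G_B=I-B$, as in Example~\ref{ex:model}.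

\section{Free steps}\label{sec:free}

We now work with three letters, $A=\{\mathsf a,\mathsf b,\mathsf o\}$. The letters $\mathsf a,\mathsf b$ will provide exponentially many words, and $\mathsf o$ will serve as a separator. A graph on three vertices has too few loops, so before making a choice we perform steps in which every admissible edge receives a new letter of its own as weight. After such steps the vertices are the words of a given length $N$, and the admissible edges are those of the de Bruijn graph: $w'\to w$ if $w$ arises from $w'$ by deleting the first letter and appending one.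

Fix linear relations $\mathcal R_e$ ($e\in A$) on a finite-dimensional space $W$. A \emph{run reading} the word $w=e_1\cdots e_N$ is a sequence $\xi_0,\dots,\xi_N$ in $W$ with $(\xi_{j-1},\xi_j)\in\mathcal R_{e_j}$ for all $j$. Let $\mathcal R_w$ be the relation formed by the pairs $(\xi_0,\xi_N)$ of endpoints of such runs ($\mathcal R_\varnothing$ is equality), and let $\Delta_w=\operatorname{dom}\mathcal R_w$, the space of vectors from which $w$ can be read. If $w'$ is a prefix of $w$, then $\Delta_w\subseteq\Delta_{w'}$. For $N\ge1$ write $w^-=e_1\cdots e_{N-1}$ and $w^+=e_2\cdots e_N$, write $w'\to w$ if $w',w\in A^N$ and $w'^+=w^-$, and put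
\[
\mathcal S_w=\{(\xi,\eta)\in\mathcal R_{e_1}:\eta\in\Delta_{w^+}\},
\]
the space of first steps of runs reading $w$. Then $\operatorname{dom}\mathcal S_w=\Delta_w\subseteq\Delta_{w^-}$, and if $w'\to w$ and $(\xi,\eta)\in\mathcal S_{w'}$, then $\eta\in\Delta_{w'^+}=\Delta_{w^-}$. So for an $A^N\times A^N$ matrix $B$ over $\Lambda$ we may define
\[
G^N_B\colon\bigoplus_{w\in A^N}\mathcal S_w\to\bigoplus_{w\in A^N}\Delta_{w^-},\qquad(\xi_w,\eta_w)_w\mapsto\Bigl(\xi_w-\sum_{w'\to w}B_{ww'}\eta_{w'}\Bigr)_w .
\]
This is a network as before: the vertex $w$ reads its first letter and admits only vectors that can go on to read the rest of $w$. For $N=1$ every pair of letters satisfies $w'\to w$, and $G^1_B$ is the matrix $G_B$ of Lemma~\ref{lem:step}.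

The pairs $w'\to w$ in $A^N$ correspond bijectively to the words $x\in A^{N+1}$, through $x^-=w'$ and $x^+=w$. Let $F^{(N)}$ be the $A^N\times A^N$ matrix over $K\langle\beta_x:x\in A^{N+1}\rangle$ with $F^{(N)}_{x^+,x^-}=\beta_x$ for $x\in A^{N+1}$ and all other entries $0$.

\begin{lemma}\label{lem:free}
For every $A^{N+1}\times A^{N+1}$ matrix $B$ over $\Lambda$ we have $\varphi_B(G^N_{F^{(N)}})\approx G^{N+1}_B$. Consequently, if $Y$ is a pencil over $K\langle\alpha_e:e\in A\rangle$ with relations $\mathcal R_e$, if $n\ge2$, and if $B$ is an $A^n\times A^n$ matrix over $\Lambda$, then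
\[
\varphi_B\,\varphi_{F^{(n-1)}}\cdots\varphi_{F^{(1)}}(Y)\approx G^n_B .
\]
\end{lemma}

\begin{proof}
The matrix $G^N_{F^{(N)}}$ is a pencil $Y_0-\sum_xY_x\otimes\beta_x$. For $\mathbf n=(\xi_w,\eta_w)_{w\in A^N}$ we have $Y_0\mathbf n=(\xi_w)_w$, and $Y_x\mathbf n$ is the vector with component $\eta_{x^-}$ at $x^+$ and $0$ elsewhere. We compute the relations of this pencil. The image of $Y_0$ is $W'=\bigoplus_{w\in A^N}\Delta_w$, and $Y_x\mathbf n\in W'$ if and only if $\eta_{x^-}\in\Delta_{x^+}$. So the relation for $x$ consists of the pairs $\bigl((\xi_w)_w,\ \eta\text{ placed at }x^+\bigr)$, where $\xi_w\in\Delta_w$ is arbitrary for $w\ne x^-$, and $(\xi_{x^-},\eta)\in\mathcal S_{x^-}$ with $\eta\in\Delta_{x^+}$. The words $x^-$ and $x$ have the same first letter, and $\Delta_{x^+}\subseteq\Delta_{(x^+)^-}=\Delta_{(x^-)^+}$; hence the last condition says exactly that $(\xi_{x^-},\eta)\in\mathcal S_x$. The relation for $x$ is therefore isomorphic to $\bigoplus_{w\ne x^-}\Delta_w\oplus\mathcal S_x$; denote its coordinates by $d^x_w\in\Delta_w$ ($w\neq x^-$) and $(\xi_x,\eta_x)\in\mathcal S_x$.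

By Lemma~\ref{lem:step}, $\varphi_B(G^N_{F^{(N)}})$ is $\approx$ to the matrix whose component at $(x,w)\in A^{N+1}\times A^N$, with values in $\Delta_w$, is
\[
d^x_w-\sum_{y^+=w}B_{xy}\eta_y\quad(w\ne x^-),\qquad\xi_x-\sum_{y^+=x^-}B_{xy}\eta_y\quad(w=x^-).
\]
On the columns $d^x_w$ this matrix is constant, and its image is the sum of all components $(x,w)$ with $w\ne x^-$. Column elimination leaves the components $(x,x^-)$, and since $y^+=x^-$ means $y\to x$, they form $G^{N+1}_B$.

For the second statement, $\varphi_{F^{(1)}}(Y)\approx G^1_{F^{(1)}}$ by Lemma~\ref{lem:step}. The first statement and Lemma~\ref{lem:approx}(c) give $\varphi_{F^{(N)}}\cdots\varphi_{F^{(1)}}(Y)\approx G^N_{F^{(N)}}$ for $N=1,\dots,n-1$ by induction, and one more application, with $\varphi_B$, finishes the proof.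
\end{proof}

\section{The canceling step}\label{sec:cancel}

It remains to choose $n$ and a weighted subgraph $B$ of the de Bruijn graph on $A^n$, with three new letters as weights, such that $G^n_B$ becomes homogeneous and every word in the new letters is the weight of a walk. The length-$n$ \emph{windows} of a word $c_1\cdots c_m$ are its factors $c_j\cdots c_{j+n-1}$, $j=1,\dots,m-n+1$, in this order.

\begin{proposition}\label{prop:gadget}
Let $\operatorname{char}K=p>0$, and let $\mathcal R_e$ $(e\in A)$ be linear relations on a finite-dimensional $K$-space $W$. There are $n\ge2$ and an $A^n\times A^n$ matrix $B$ with entries in $\{0,1\}\cup\{\gamma_k:k\in A\}$ such that: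
\begin{enumerate}
\item[(a)] over $K\langle\gamma_k:k\in A\rangle$, the matrix $G^n_B$ is $\approx$ to a homogeneous pencil;
\item[(b)] there are nonempty sets $\mathcal Q_k$ $(k\in A)$ of words of one common length such that for every word $c=\mathsf o^nQ^{(1)}\mathsf o^nQ^{(2)}\cdots Q^{(r)}\mathsf o^n$ with $r\ge1$ and $Q^{(j)}\in\mathcal Q_{k_j}$, with length-$n$ windows $w_1,\dots,w_L$, we have $B[w_1,\dots,w_L]=\gamma_{k_r}\cdots\gamma_{k_1}$.
\end{enumerate}
\end{proposition}

The graph $\Gamma(B)$ will be a union of loops at $v=\mathsf o^n$, one for each $Q\in\bigcup_k\mathcal Q_k$, passing through the windows of $\mathsf o^nQ\mathsf o^n$; the loop of $Q\in\mathcal Q_k$ has weight $\gamma_k$. Suppose for orientation that each $\mathcal R_e$ is the graph of a linear map $\psi_e$, and put $\psi_{e_1\cdots e_N}=\psi_{e_N}\cdots\psi_{e_1}$. A vector that travels once around the loop of $Q$ reads $\mathsf o^nQ$, so eliminating all vertices other than $v$ should leave $1-\sum_k\gamma_k\bigl(\sum_{Q\in\mathcal Q_k}\psi_Q\bigr)\psi_{\mathsf o}^n$. We therefore look for families $\mathcal Q_k$ with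 $\sum_{Q\in\mathcal Q_k}\psi_Q=0$. For relations, the first task is to give this sum a meaning.

\subsection{Stable words}

A relation $\mathcal R$ induces an isomorphism $\operatorname{dom}\mathcal R/\ker\mathcal R\to\operatorname{im}\mathcal R/\operatorname{mul}\mathcal R$, $\xi+\ker\mathcal R\mapsto\eta+\operatorname{mul}\mathcal R$ for $(\xi,\eta)\in\mathcal R$; it is well defined and injective because, for $(\xi,\eta)\in\mathcal R$, we have $\xi\in\ker\mathcal R$ if and only if $\eta\in\operatorname{mul}\mathcal R$. To add these isomorphisms for different words we need the four subspaces to be the same for all of them. Finite dimension makes this possible.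

\begin{lemma}\label{lem:stable}
There are a word $C$ that begins and ends with $\mathsf a$ and subspaces $\kappa\subseteq D$ and $M\subseteq J$ of $W$ such that for all words $u$ over $A$
\begin{equation}\label{eq:stable}
\operatorname{dom}\mathcal R_{Cu}=D,\quad\ker\mathcal R_{Cu}=\kappa,\quad\operatorname{im}\mathcal R_{uC}=J,\quad\operatorname{mul}\mathcal R_{uC}=M.
\end{equation}
For a word $x$ that has $C$ as a prefix and as a suffix let $f_x\colon D/\kappa\to J/M$ be the isomorphism induced by $\mathcal R_x$. Then $f_{CuCu'C}=f_{Cu'C}\,f_C^{-1}f_{CuC}$ for all words $u,u'$.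
\end{lemma}

\begin{proof}
Splitting a run reading $xy$ after $x$ gives
\begin{gather*}
\operatorname{dom}\mathcal R_{xy}=\mathcal R_x^{-1}(\operatorname{dom}\mathcal R_y),\qquad\ker\mathcal R_{xy}=\mathcal R_x^{-1}(\ker\mathcal R_y),\\
\operatorname{im}\mathcal R_{xy}=\mathcal R_y(\operatorname{im}\mathcal R_x),\qquad\operatorname{mul}\mathcal R_{xy}=\mathcal R_y(\operatorname{mul}\mathcal R_x).
\end{gather*}
In particular $\operatorname{dom}\mathcal R_{wu}\subseteq\operatorname{dom}\mathcal R_w$ and $\ker\mathcal R_{wu}\supseteq\mathcal R_w^{-1}(0)=\ker\mathcal R_w$. Let $C_1$ maximize the bounded integer $\dim\ker\mathcal R_w-\dim\operatorname{dom}\mathcal R_w$ over all words $w$. Then both inclusions are equalities for $w=C_1$ and every $u$. In the same way $\operatorname{im}\mathcal R_{uw}\subseteq\operatorname{im}\mathcal R_w$ and $\operatorname{mul}\mathcal R_{uw}\supseteq\operatorname{mul}\mathcal R_w$, with equality for all $u$ if $w=C_2$ maximizes $\dim\operatorname{mul}\mathcal R_w-\dim\operatorname{im}\mathcal R_w$. Put $C=\mathsf aC_1C_2\mathsf a$. Then \eqref{eq:stable} holds with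 $D=\mathcal R_{\mathsf a}^{-1}(\operatorname{dom}\mathcal R_{C_1})$, $\kappa=\mathcal R_{\mathsf a}^{-1}(\ker\mathcal R_{C_1})$, $J=\mathcal R_{\mathsf a}(\operatorname{im}\mathcal R_{C_2})$ and $M=\mathcal R_{\mathsf a}(\operatorname{mul}\mathcal R_{C_2})$.

Let $\xi\in D$. There is a run reading $CuCu'C$ from $\xi$; split it as
\[
\xi\xrightarrow{\;Cu\;}\xi'\xrightarrow{\;C\;}\eta'\xrightarrow{\;u'C\;}\eta .
\]
Then $(\xi,\eta')\in\mathcal R_{CuC}$, $(\xi',\eta')\in\mathcal R_C$ and $(\xi',\eta)\in\mathcal R_{Cu'C}$. So $f_{Cu'C}f_C^{-1}f_{CuC}$ sends $\xi+\kappa$ to $\eta'+M$, then to $\xi'+\kappa$, then to $\eta+M=f_{CuCu'C}(\xi+\kappa)$.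
\end{proof}

Let $g_e=f_C^{-1}f_{CeC}\in GL(D/\kappa)$ for $e\in\{\mathsf a,\mathsf b\}$. For $u=u_1\cdots u_h\in\{\mathsf a,\mathsf b\}^h$ with $h\ge1$ put $Q_u=Cu_1Cu_2C\cdots u_hC$. For fixed $h$ these $2^h$ words are distinct, have the same length $\ell\geq2$, and begin and end with $\mathsf a$. Moreover
\begin{equation}\label{eq:fQ}
f_{Q_u}=f_C\,g_{u_h}\cdots g_{u_1}.
\end{equation}
For $h=1$ this is the definition of $g_e$, and Lemma~\ref{lem:stable} gives $f_{Q_{ue}}=f_{CeC}f_C^{-1}f_{Q_u}=f_Cg_ef_C^{-1}f_{Q_u}$, which is the inductive step.

\subsection{Zero sums}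

We need subsets of the products $g_{u_h}\cdots g_{u_1}$ with sum zero. If $\dim D/\kappa=1$, the $g_e$ are scalars, the $2^h$ products take at most $h+1$ values, and any $p$ words with the same value will do. For matrices the products can be pairwise distinct: the affine maps $z\mapsto tz$ and $z\mapsto tz+1$ of $\mathbb F_p(t)$ have $2^h$ different compositions of length $h$. What persists is that the products span an $\mathbb F_p$-space whose dimension is polynomial in $h$, and the pigeonhole principle is replaced by the following fact, which for $p=2$ is linear dependence over $\mathbb F_2$.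

\begin{lemma}[Olson]\label{lem:olson}
Among $s>(p-1)d$ vectors $v_1,\dots,v_s\in\mathbb F_p^d$ there is a nonempty subfamily with sum zero.
\end{lemma}

\begin{proof}
The Chevalley--Warning theorem states that if nonzero polynomials over $\mathbb F_p$ in $s$ variables have degrees with sum less than $s$, then the number of their common zeros in $\mathbb F_p^s$ is divisible by $p$. Apply it to those of the $d$ coordinates of $\sum_jv_jz_j^{p-1}$ that are not identically zero; their degrees add up to at most $(p-1)d<s$. The point $z=0$ is a common zero, so there is another one, $z\ne0$. Since $z_j^{p-1}=1$ for $z_j\ne0$, the vectors $v_j$ with $z_j\neq0$ have sum zero.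
\end{proof}

\begin{lemma}\label{lem:families}
For a suitable $h$ there are disjoint nonempty sets $\mathcal Q_k\subseteq\{Q_u:u\in\{\mathsf a,\mathsf b\}^h\}$, $k\in A$, with
\begin{equation}\label{eq:zero}
\sum_{Q\in\mathcal Q_k}f_Q=0\qquad(k\in A).
\end{equation}
\end{lemma}

\begin{proof}
Let $\rho=\dim D/\kappa$ and fix a basis of $D/\kappa$. Each entry of a product $g_{u_h}\cdots g_{u_1}$ is a sum of monomials of degree $h$ in the $2\rho^2$ entries of $g_{\mathsf a}$ and $g_{\mathsf b}$. These entries commute, so there are at most $(h+1)^{2\rho^2}$ such monomials, and all the products lie in an $\mathbb F_p$-space of dimension at most $d=\rho^2(h+1)^{2\rho^2}$. As $d$ is polynomial in $h$, we can choose $h$ with $2^h\ge3((p-1)d+1)$. Split $\{\mathsf a,\mathsf b\}^h$ into three classes with at least $(p-1)d+1$ elements each. By Lemma~\ref{lem:olson}, each class has a nonempty subset on which the products $g_{u_h}\cdots g_{u_1}$ add up to zero, and \eqref{eq:fQ} gives \eqref{eq:zero}.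
\end{proof}

This is the only place where the characteristic is used, and the lemma fails in characteristic $0$: if all $\mathcal R_e$ are the equality relation on $W=K$, then $f_Q=1$ for all $Q$, and the sum in \eqref{eq:zero} is $|\mathcal Q_k|$.

\subsection{The graph}

Let $\mathcal Q=\bigcup_k\mathcal Q_k$, let $\ell$ be the common length of its words, and put $n=2\ell$ and $v=\mathsf o^n$. For $Q\in\mathcal Q$ write $\mathsf o^nQ\mathsf o^n=c_0c_1\cdots c_{2n+\ell-1}$, so that $Q=c_n\cdots c_{n+\ell-1}$, and let
\[
W_Q(t)=c_tc_{t+1}\cdots c_{t+n-1}\qquad(0\le t\le n+\ell).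
\]
Thus $W_Q(0)=W_Q(n+\ell)=v$. Different loops share vertices, and we have to know which. The word $C$ may contain the letter $\mathsf o$; this is why we arranged that $Q$ begins and ends with $\mathsf a$ and took $n$ as large as $2\ell$.

\begin{lemma}\label{lem:windows}
Let $Q,Q'\in\mathcal Q$.
\begin{enumerate}
\item[(a)] If $1\le t\leq n+\ell-1$, then $W_Q(t)\ne v$. If $1\le t,t'\le n+\ell-1$ and $W_Q(t)=W_{Q'}(t')$, then $t=t'$.
\item[(b)] If $\ell\le t\le n$ and $W_Q(t)=W_{Q'}(t)$, then $Q=Q'$.
\item[(c)] If $1\le t\le\ell$ and $W_Q(t)=W_{Q'}(t)$, then $W_Q(t-1)=W_{Q'}(t-1)$.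
\item[(d)] If $\ell\le t\le n+\ell-1$ and $W_Q(t)=W_{Q'}(t)$, then $W_Q(t+1)=W_{Q'}(t+1)$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) For $1\le t\le n$ the window contains $c_n=\mathsf a$, so it begins with exactly $n-t$ letters $\mathsf o$. For $\ell\le t\le n+\ell-1$ it contains $c_{n+\ell-1}=\mathsf a$, so it ends with exactly $t-\ell$ letters $\mathsf o$. These ranges cover $1\le t\le n+\ell-1$, which gives the first statement. If $t,t'\le n$ compare initial blocks of $\mathsf o$, and if $t,t'\ge\ell$ compare final blocks. In the remaining case $t<\ell$ and $t'>n$, say. Then $W_Q(t)$ ends with the prefix of $Q$ of length $t$, which begins with $\mathsf a$, so its final block of $\mathsf o$ is shorter than $\ell$, while that of $W_{Q'}(t')$ has length $t'-\ell>n-\ell=\ell$; the windows differ.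

(b) The window contains all of $Q$, at a place that depends only on $t$.

(c) $W_Q(t-1)$ arises from $W_Q(t)$ by deleting the last letter and prefixing $c_{t-1}=\mathsf o$.

(d) $W_Q(t+1)$ arises from $W_Q(t)$ by deleting the first letter and appending $c_{t+n}=\mathsf o$.
\end{proof}

By (a), a word $w=W_Q(t)\ne v$ has a well-defined \emph{position} $t$. Call it \emph{early} if $1\le t\le\ell$ and \emph{late} if $\ell+1\le t\le n+\ell-1$, and let $\mathsf E$ and $\mathsf L$ be the sets of early and late words. Define $B$ by
\[
B_{W_Q(t+1),W_Q(t)}=\begin{cases}\gamma_k&\text{if }t=\ell\text{ and }Q\in\mathcal Q_k,\\1&\text{if }0\le t\le n+\ell-1,\ t\ne\ell,\end{cases}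
\]
with all other entries $0$. This is well defined: for $0\le t\le n+\ell-1$ the word $W_Q(t)$ determines $t$, and for $t=\ell$ it determines $Q$ and hence $k$. All edges $W_Q(t)\to W_Q(t+1)$ are edges of the de Bruijn graph. Figure~\ref{fig:graph} shows the shape of $\Gamma(B)$. The letter $\gamma_k$ is placed where the window already displays all of $Q$ while only letters $\mathsf o$ have been read.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[x=1.3cm,y=0.8cm,>=stealth]
\node (v) at (0,1.5) {$v$};
\node (w) at (8,1.5) {$v$};
\foreach \n/\x/\y in {s/1/1.5,p1/2/2.5,p2/2/0.5,q1/3/3,q2/3/2,q3/3/1,q4/3/0,r1/4.5/3,r2/4.5/2,r3/4.5/1,r4/4.5/0,m1/6/2.3,m2/6/0.7,e/7/1.5}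
  \node[circle,fill,inner sep=1.3pt] (\n) at (\x,\y) {};
\foreach \a/\b in {v/s,s/p1,s/p2,p1/q1,p1/q2,p2/q3,p2/q4,r1/m1,r3/m1,r2/m2,r4/m2,m1/e,m2/e,e/w}
  \draw[->,dashed] (\a)--(\b);
\draw[->] (q1)--node[above]{\small $\gamma_k$}(r1);
\draw[->] (q2)--node[above]{\small $\gamma_k$}(r2);
\draw[->] (q3)--node[above]{\small $\gamma_{k'}$}(r3);
\draw[->] (q4)--node[above]{\small $\gamma_{k'}$}(r4);
\node at (1.6,-0.7) {\small early};
\node at (3,-0.7) {\small $t=\ell$};
\node at (4.5,-0.7) {\small $t=\ell+1$};
\node at (6.3,-0.7) {\small late};
\end{tikzpicture}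
\caption{Schematic shape of the weighted graph $\Gamma(B)$ for four words $Q$, two in $\mathcal Q_k$ and two in $\mathcal Q_{k'}$. The two vertices marked $v$ are the same vertex $\mathsf o^n$, and dashed arrows are paths of edges of weight $1$. Each early window has a unique predecessor, so the early windows form a tree growing out of $v$; each late window has a unique successor, so the late windows form a tree growing into $v$. Each word $Q$ has its own edge from position $\ell$ to position $\ell+1$, weighted by a letter $\gamma$.}
\label{fig:graph}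
\end{figure}

\begin{proof}[Proof of Proposition~\ref{prop:gadget}(b)]
The windows of $c$ run successively through the loops $v,W_{Q^{(j)}}(1),\dots,W_{Q^{(j)}}(n+\ell-1),v$ for $j=1,\dots,r$, and the $j$th loop has weight $\gamma_{k_j}$.
\end{proof}

\subsection{Reduction to a homogeneous pencil}

A word $w\notin\mathsf E\cup\mathsf L\cup\{v\}$ has zero row and zero column in $B$, so it contributes the constant direct summand $(\xi_w,\eta_w)\mapsto\xi_w$ to $G^n_B$. Let $G\approx G^n_B$ be the matrix obtained by dropping these summands. Its rows are read off from Lemma~\ref{lem:windows}.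
\begin{itemize}
\item At an early word $W_Q(t)$: by (a) and (c) the only predecessor is $W_Q(t-1)$, which is early or $v$, and the row is $\xi_{W_Q(t)}-\eta_{W_Q(t-1)}$.
\item At $W_Q(\ell+1)$ with $Q\in\mathcal Q_k$: the word determines $Q$ by (b), as $\ell+1\le n$, and the row is $\xi_{W_Q(\ell+1)}-\gamma_k\eta_{W_Q(\ell)}$.
\item At a late word $w$ of position $t\ge\ell+2$: the row is $\xi_w-\sum\eta_{w'}$, summed over the distinct words $w'=W_Q(t-1)$ with $W_Q(t)=w$; these are late.
\item At $v$: the row is $\xi_v-\sum\eta_{w'}$, summed over the distinct words $w'=W_Q(n+\ell-1)$; these are late.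
\end{itemize}
Put
\[
X_1=\mathcal S_v\oplus\bigoplus_{w\in\mathsf E}\mathcal S_w,\quad X_2=\bigoplus_{w\in\mathsf L}\mathcal S_w,\quad V_1=\bigoplus_{w\in\mathsf E}\Delta_{w^-},\quad V_2=\Delta_{v^-}\oplus\bigoplus_{w\in\mathsf L}\Delta_{w^-},
\]
and write $x=(x_w)_w$ with $x_w=(\xi_w,\eta_w)$ for elements of $X_1$ or $X_2$. Then $G\colon X_1\oplus X_2\to V_1\oplus V_2$ has the form
\[
G(x,x')=\Bigl(\Phi_1x,\ \ Zx+\sum_k\gamma_kL_kx+\Phi_2x'\Bigr)
\]
with constant maps $\Phi_1,Z,L_k,\Phi_2$. Here $Zx$ is $\xi_v$ placed at $v$, and $L_kx$ has the component $-\eta_{W_Q(\ell)}$ at $W_Q(\ell+1)$ for $Q\in\mathcal Q_k$ and $0$ elsewhere. The space $\mathcal N=\ker\Phi_1$ is given by the equations $\xi_{W_Q(t)}=\eta_{W_Q(t-1)}$ for $Q\in\mathcal Q$ and $1\le t\le\ell$: an element of $\mathcal N$ is a family of runs that start with the step $x_v$ and follow the branches of the early tree.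

If the relations are graphs of maps, these runs are determined by $\xi_v$ and are the same along all branches, since only $\mathsf o$ is read. For multivalued relations they may differ from branch to branch, and \eqref{eq:zero} cannot be applied to them directly. We therefore split $\mathcal N$ into a part on which the runs agree, where the terms $\gamma_kL_k$ cancel, and a part that vanishes at $v$, where the constant term $Z$ is absent. Let
\begin{gather*}
\mathcal N'=\{x\in\mathcal N:x_{W_Q(t)}=x_{W_{Q'}(t)}\text{ for all }Q,Q'\in\mathcal Q,\ 1\le t\le\ell\},\\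
\mathcal N''=\{x\in\mathcal N:x_v=0\}.
\end{gather*}

\begin{lemma}\label{lem:split}
$\mathcal N=\mathcal N'+\mathcal N''$.
\end{lemma}

\begin{proof}
Let $x\in\mathcal N$. Fix $Q^*\in\mathcal Q$, write $x_{W_{Q^*}(t)}=(\xi_t,\eta_t)$ for $1\le t\le\ell$, and copy this branch to all the others: put $\tilde x_v=x_v$, and $\tilde x_w=(\xi_t,\eta_t)$ for every early word $w$ of position $t$. We check that $(\xi_t,\eta_t)\in\mathcal S_{W_Q(t)}$ for every $Q\in\mathcal Q$. All early words begin with $\mathsf o$, because $t\le\ell<n$. So $(\xi_t,\eta_t)\in\mathcal R_{\mathsf o}$, and it remains to show that $\eta_t\in\Delta_{W_Q(t)^+}$. Since $W_{Q^*}(\ell)^+=\mathsf o^{n-\ell-1}Q^*$, and $\Delta_{Q^*}=D=\Delta_Q$ by \eqref{eq:stable},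
\[
\eta_\ell\in\Delta_{\mathsf o^{n-\ell-1}Q^*}=\mathcal R_{\mathsf o^{n-\ell-1}}^{-1}(D)=\Delta_{\mathsf o^{n-\ell-1}Q}.
\]
As $\xi_{j+1}=\eta_j$ for $1\le j<\ell$, the vectors $\eta_t,\eta_{t+1},\dots,\eta_\ell$ form a run reading $\mathsf o^{\ell-t}$. Hence $\eta_t\in\Delta_{\mathsf o^{n-t-1}Q}$, and $W_Q(t)^+$ is a prefix of $\mathsf o^{n-t-1}Q$. Thus $\tilde x\in X_1$. The equations $\Phi_1\tilde x=0$ read $\xi_1=\eta_v$ and $\xi_t=\eta_{t-1}$ for $2\le t\le\ell$; they hold because $x\in\mathcal N$. So $\tilde x\in\mathcal N'$ and $x-\tilde x\in\mathcal N''$.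
\end{proof}

\begin{lemma}\label{lem:absorb}
$L_k(\mathcal N')\subseteq\operatorname{im}\Phi_2$ for every $k\in A$.
\end{lemma}

\begin{proof}
Let $x\in\mathcal N'$ and let $y=\eta_{W_Q(\ell)}$, which is the same vector for all $Q$. We send a copy of $y$ along the late part of the loop of each $Q\in\mathcal Q_k$, in such a way that the vectors arriving at $v$ add up to zero.

As in the previous proof $y\in\mathcal R_{\mathsf o^{n-\ell-1}}^{-1}(D)$, so there is $s\in D$ with $(y,s)\in\mathcal R_{\mathsf o^{n-\ell-1}}$. Put $\Delta=\Delta_{\mathsf o^{n-1}}$. By \eqref{eq:stable}, $D=\Delta_{Q\mathsf o^{n-1}}=\mathcal R_Q^{-1}(\Delta)$, so for each $Q\in\mathcal Q_k$ there is $z_Q\in\Delta$ with $(s,z_Q)\in\mathcal R_Q$. Then $z_Q+M=f_Q(s+\kappa)$, and \eqref{eq:zero} shows that $z=\sum_{Q\in\mathcal Q_k}z_Q$ lies in $M$; it also lies in $\Delta$. For one $Q_0\in\mathcal Q_k$ replace $z_{Q_0}$ by $z_{Q_0}-z$. The new vector lies in $\Delta$, and $(s,z_{Q_0}-z)\in\mathcal R_{Q_0}$ because $M=\operatorname{mul}\mathcal R_{Q_0}$. So we may assume that $\sum_{Q\in\mathcal Q_k}z_Q=0$.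

For $Q\in\mathcal Q_k$ we have $c_{\ell+1}\cdots c_{n+\ell-1}=\mathsf o^{n-\ell-1}Q$. Choose a run
\[
\zeta^Q_{\ell+1}=y,\ \dots,\ \zeta^Q_n=s,\ \dots,\ \zeta^Q_{n+\ell}=z_Q
\]
reading this word, so that $(\zeta^Q_t,\zeta^Q_{t+1})\in\mathcal R_{c_t}$ for $\ell+1\le t\le n+\ell-1$. We claim that $(\zeta^Q_t,\zeta^Q_{t+1})\in\mathcal S_{W_Q(t)}$. Indeed, $c_t$ is the first letter of $W_Q(t)$, and $W_Q(t)^+=c_{t+1}\cdots c_{n+\ell-1}\,\mathsf o^{t-\ell}$. From $\zeta^Q_{t+1}$ the run reads $c_{t+1}\cdots c_{n+\ell-1}$ and arrives at $z_Q\in\Delta$, from where $\mathsf o^{t-\ell}$ can be read since $t-\ell\le n-1$.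

For a late word $w$ of position $t$ let $x'_w\in\mathcal S_w$ be the sum of the pairs $(\zeta^Q_t,\zeta^Q_{t+1})$ over all $Q\in\mathcal Q_k$ with $W_Q(t)=w$, and write $x'_w=(\xi'_w,\eta'_w)$. We compute $\Phi_2x'$.

At $w=W_Q(\ell+1)$ there is no late predecessor, and $w$ determines $Q$. The component is $\xi'_w$, which is $y$ if $Q\in\mathcal Q_k$ and $0$ otherwise.

At a late word $w$ of position $t\ge\ell+2$, we have $\xi'_w=\sum\zeta^Q_t$ over the $Q\in\mathcal Q_k$ with $W_Q(t)=w$. The sum of the $\eta'_{w'}$ over the predecessors $w'$ of $w$ is $\sum\zeta^Q_t$ over the $Q\in\mathcal Q_k$ for which $W_Q(t-1)$ is a predecessor of $w$. The two sets of $Q$ coincide: if $W_Q(t)=w$, then $W_Q(t-1)$ is a predecessor; and if $W_Q(t-1)=W_{Q'}(t-1)$ with $W_{Q'}(t)=w$, then $W_Q(t)=w$ by Lemma~\ref{lem:windows}(d). The component is $0$.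

At $v$ the component is minus the sum of the $\eta'_{w'}$ over all late words of position $n+\ell-1$, that is, $-\sum_{Q\in\mathcal Q_k}z_Q=0$.

Hence $\Phi_2x'=-L_kx$.
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:gadget}(a)]
We apply Lemma~\ref{lem:elim} three times. The rows $V_1$ of $G$ are constant with kernel $\mathcal N\oplus X_2$, so row elimination leaves
\[
\mathcal N\oplus X_2\to V_2,\qquad(x,x')\mapsto Zx+\sum_k\gamma_kL_kx+\Phi_2x'.
\]
Column elimination with $\Phi_2$ leaves $qZ+\sum_k\gamma_kqL_k\colon\mathcal N\to V_2/\operatorname{im}\Phi_2$, where $q$ is the quotient map. Let $\mathcal N'''$ be a complement of $\mathcal N'\cap\mathcal N''$ in $\mathcal N''$; by Lemma~\ref{lem:split}, $\mathcal N=\mathcal N'\oplus\mathcal N'''$. On $\mathcal N'$ the matrix is the constant map $qZ$, by Lemma~\ref{lem:absorb}. On $\mathcal N'''$ it is $\sum_k\gamma_kqL_k$, because $Z$ vanishes on $\mathcal N''$. Column elimination with $qZ|_{\mathcal N'}$ leaves $\sum_k\gamma_kq'qL_k$ on $\mathcal N'''$, where $q'$ is the quotient map modulo $qZ(\mathcal N')$. This is a homogeneous pencil.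
\end{proof}

\section{Proof of Theorem~\ref{thm:p}}\label{sec:end}

Let first $K$ be a countable field of characteristic $p$. Countability is used only to list the matrices that have to be treated.

\subsection*{Construction}
We build a tower as in Section~\ref{sec:tower} in stages $\sigma=0,1,2,\dots$. Stage $\sigma$ starts at a level $i_\sigma$ with $E_{i_\sigma}=A$, and $i_0=0$. List the countably many square matrices over $\Lambda_{i_\sigma}=K\langle\alpha^{i_\sigma}_e:e\in A\rangle$ as $X_{\sigma,0},X_{\sigma,1},\dots$. Fix a bijection $\sigma\mapsto(a(\sigma),b(\sigma))$ from $\mathbb N=\{0,1,\dots\}$ onto $\mathbb N^2$ with $a(\sigma)\le\sigma$, for instance the inverse of Cantor's enumeration $(a,b)\mapsto\binom{a+b+1}{2}+a$. At stage $\sigma$ let $X$ be the image over $\Lambda_{i_\sigma}$ of $X_{a(\sigma),b(\sigma)}$ under the maps $\varphi_l$, $i_{a(\sigma)}\le l<i_\sigma$, which have already been constructed. Choose a pencil $Y\approx X$ (Lemma~\ref{lem:linear}), let $\mathcal R_e$ be its relations, and let $n$ and $B$ be as in Proposition~\ref{prop:gadget}. Put $i=i_\sigma$ and $i_{\sigma+1}=i+n$,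 and let
\[
E_{i+j-1}=A^j\ \ (1\le j\le n),\qquad B_{i+j-1}=F^{(j)}\ \ (1\le j<n),\qquad B_{i+n-1}=B,
\]
where $\beta_x=\alpha^{i+j}_x$ for $x\in A^{j+1}$, and $E_{i+n}=A$ with $\gamma_k=\alpha^{i+n}_k$. All entries of these matrices are $0$, $1$ or letters of the next level. Let $S=H_0$; by Proposition~\ref{prop:tower}(a) it is a countable monoid with zero.

\subsection*{Regularity}
By Lemmas~\ref{lem:approx} and~\ref{lem:free} and Proposition~\ref{prop:gadget}(a), the image over $\Lambda_{i_{\sigma+1}}$ of the matrix $X$ treated at stage $\sigma$ is $\approx$ to a homogeneous pencil. By Lemmas~\ref{lem:step} and~\ref{lem:approx} it becomes regular after one further step. Every $X_{a,b}$ is treated at some stage, so Proposition~\ref{prop:tower}(b), applied with the levels $l=i_\sigma$, shows that $K[S]$ is regular.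

\subsection*{An infinite $3$-generated subsemigroup}
Let $T_i\subseteq H_i$ be the subsemigroup generated by the letters $\alpha^i_e$, $e\in E_i$. We show that $T_{i_\sigma}$ contains an injective image of $T_{i_{\sigma+1}}$ and at least one more element.

Consider a stage that starts at level $i=i_\sigma$ and has $n$ steps, and identify $H_l$ with $\mathcal E(H_{l+1};B_l)$ by Proposition~\ref{prop:tower}(a). For $1\le j\le n$ let $\tau_j\colon H_{i+j}\to H_{i+j-1}$ be the map $h\mapsto(\mathsf o^j,h,\mathsf o^j)$, with $0\mapsto0$. Each $\tau_j$ is injective, hence so is $\tau=\tau_1\cdots\tau_n\colon H_{i+n}\to H_i$. Let $c$ be a word as in Proposition~\ref{prop:gadget}(b). For $1\le j\le n$ let $w_1,\dots,w_L$ be the length-$j$ windows of $c$, and put $\pi_j=\alpha^{i+j-1}_{w_L}\cdots\alpha^{i+j-1}_{w_1}\in H_{i+j-1}$. Since $c$ begins and ends with $\mathsf o^n$, we have $w_1=w_L=\mathsf o^j$, and \eqref{eq:walk} gives $\pi_j=\tau_j\bigl(B_{i+j-1}[w_1,\dots,w_L]\bigr)$. For $j<n$, the entry $F^{(j)}_{w_{t+1}w_t}$ is the letter indexed by the $t$th window of length $j+1$, so $\pi_j=\tau_j(\pi_{j+1})$.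 For $j=n$, Proposition~\ref{prop:gadget}(b) gives $\pi_n=\tau_n(\gamma_{k_r}\cdots\gamma_{k_1})$. Altogether $\tau(\gamma_{k_r}\cdots\gamma_{k_1})=\pi_1\in T_i$. The sets $\mathcal Q_k$ are nonempty, so every sequence $k_1,\dots,k_r$ with $r\geq1$ occurs, and $\tau(T_{i+n})\subseteq T_i$.

The letter $\alpha^i_{\mathsf o}=(\mathsf o,1,\mathsf o)\in T_i$ is nonzero and does not lie in the image of $\tau$: since $n\ge2$, the middle entry of a nonzero element $\tau(h)$ is the triple $\tau_2\cdots\tau_n(h)$, which is not $1$. Hence, if $T_{i_\sigma}$ is finite, then $T_{i_{\sigma+1}}$ is finite and $|T_{i_\sigma}|\ge|T_{i_{\sigma+1}}|+1$. If $T_0$ were finite, then $|T_{i_0}|>|T_{i_1}|>\cdots$ would be an infinite decreasing sequence of positive integers. So the subsemigroup $T_0$ of $S$, generated by three elements, is infinite.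

\subsection*{All fields of characteristic $p$}
Apply the construction to the algebraic closure $K$ of $\mathbb F_p(t_1,t_2,\dots)$, which is countable. Let $L$ be any field of characteristic $p$ and let $a\in L[S]$. The coefficients of $a$ generate a finitely generated subfield $k_0$ of $L$. It is a finite extension of a field $\mathbb F_p(t_1,\dots,t_r)$, so it embeds in $K$. Through this embedding $a\in k_0[S]\subseteq K[S]$ is regular in $K[S]$, hence in $k_0[S]$ by Lemma~\ref{lem:descent}, hence in $L[S]$. This completes the proof of Theorem~\ref{thm:p}, and Corollary~\ref{cor:main} follows from Theorems~\ref{thm:zero} and~\ref{thm:p}. \qed
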